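\newtheorem{theorem}{Theorem}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}

\title{Unit vector fields on hyperbolic space are never harmonic maps}


\begin{abstract}
We prove that no smooth unit vector field on a hyperbolic space of dimension $n\ge 2$ and curvature $-c^2<0$ is a harmonic map into the unit tangent sphere bundle with its Sasaki metric. Harmonicity forces the integral curves to be geodesics along which the field expands and contracts in equally many directions, at the constant rate $c$. In dimension three, fields with these properties exist on open sets. We show that they never exist on the whole space, by following the ideal endpoints of the integral curves on the sphere at infinity.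
\end{abstract}

\section{Introduction}

\subsection*{The question}

Let $(M,g)$ be a Riemannian manifold of dimension $n$ and $S(M)\subset T(M)$ its unit tangent sphere bundle. A curve in $T(M)$ is a curve $\gamma$ in $M$ together with a vector field $U$ along $\gamma$. The Sasaki metric assigns to its velocity the squared length $|\gamma'|^2+|\nabla_{\gamma'}U|^2$, the sum of a horizontal and a vertical part. Let $G_s$ be the induced metric on $S(M)$. A smooth unit vector field $V$ on $M$ is a smooth map $V:(M,g)\to(S(M),G_s)$. It is a \emph{harmonic map} if its tension field $\mathrm{trace}_g\nabla dV$ vanishes. Equivalently, for every relatively compact open $\Omega\subset M$, it is a critical point of the energy $E_\Omega(V)=\frac12\int_\Omega\|dV\|^2\,d\mathrm{vol}_g$ with respect to all smooth variations through smooth maps $M\to S(M)$ supported in $\Omega$.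

The description of the metric gives $\|dV\|^2=n+\|\nabla V\|^2$. Up to a constant, the energy therefore measures how far $V$ is from being parallel. The competitors, however, are all maps into $S(M)$ and not only vector fields: a variation may turn the vectors, but it may also move their foot points. In Euclidean space parallel unit fields exist and are harmonic maps. In hyperbolic space,
\[
\mathbb R^n_+=\{y\in\mathbb R^n: y_n>0\},\qquad g_{\mathrm{hyp}}=\frac1{(cy_n)^2}\sum_{i=1}^n dy_i\otimes dy_i ,
\]
which has constant curvature $-c^2<0$, there are no parallel unit fields, and we ask for which $n\ge2$ and $c>0$ a unit vector field can be a harmonic map. Write $H=(\mathbb R^n_+,g_{\mathrm{hyp}})$.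

\begin{theorem}\label{thm:main}
For all $n\ge 2$ and $c>0$, no smooth unit vector field on $H$ is a harmonic map $H\to(S(H),G_s)$.
\end{theorem}

\subsection*{What one might guess}

On $H$ a harmonic unit field satisfies three equations (Proposition~\ref{prop:equations}):
\[
\nabla_VV=0,\qquad \operatorname{div}V=0,\qquad \nabla^*\nabla V=\|\nabla V\|^2V .
\]
Turning the vectors gives the third. Moving the foot points gives the first two, through the curvature of $H$.

The natural candidate is the field whose integral curves all run to one fixed ideal point. It satisfies the first and third equations (Remark~\ref{rem:horo}), but it contracts in every direction perpendicular to itself, and its divergence is $-(n-1)c$. A harmonic field has to balance contraction and expansion. Write $BX=\nabla_XV$ and $\mathfrak h=V^\perp$. We shall see that on $H$ the three equations force $n$ to be odd and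
\begin{equation}\label{eq:Bsquare}
B^2=c^2\,\mathrm{Id}\quad\text{on }\mathfrak h,
\end{equation}
with eigenvalues $c$ and $-c$ of equal multiplicity. For $n=3$, nothing local prevents a geodesic field from having this property. Example~\ref{ex:three} gives, on an open set of $H$ that is a union of complete geodesics, a real-analytic geodesic divergence-free unit field satisfying \eqref{eq:Bsquare}. (It is not a harmonic map: for $n=3$ the third equation gives a further, local obstruction, see Theorem~\ref{thm:compl}(b).) The obstruction that works in all odd dimensions is global, and it is the following rigidity theorem.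

\begin{theorem}\label{thm:rigid}
Let $V$ be a real-analytic unit vector field on $H$ with $\nabla_VV=0$ and $B^2=c^2\,\mathrm{Id}$ on $\mathfrak h$. Then $B=\varepsilon c\,\mathrm{Id}$ on $\mathfrak h$ for a sign $\varepsilon$, and all integral curves of $V$ have a common ideal endpoint (forward if $\varepsilon=-1$, backward if $\varepsilon=1$). Conversely, the unit fields pointing to, or away from, a fixed ideal point have these properties.
\end{theorem}

The method gives more.

\begin{theorem}\label{thm:compl}
\begin{enumerate}
\item[(a)] Theorem~\ref{thm:main} holds for every complete Riemannian manifold of dimension $n\ge2$ and constant curvature $-c^2<0$, and for every metric $G_\lambda=(\text{horizontal part})+\lambda\cdot(\text{vertical part})$, $\lambda>0$, on the unit sphere bundle.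
\item[(b)] If $n$ is even or $n=3$, no nonempty open subset of $H$ carries a unit vector field that is a harmonic map.
\item[(c)] There is no real-analytic unit vector field on $H$ with $\nabla_VV=0$, $\operatorname{div}V=0$ and $\|\nabla V\|$ bounded along each integral curve.
\end{enumerate}
\end{theorem}

\subsection*{The argument}

Along an integral curve, $B$ satisfies a Riccati equation. Together with $\operatorname{div}V=0$ this determines the eigenvalues of $B$ (Section~\ref{sec:riccati}). Harmonicity also makes $\|B\|$ constant along integral curves, which rules out Jordan blocks and yields \eqref{eq:Bsquare}. If \eqref{eq:Bsquare} holds and both eigenvalues occur, the forward endpoint $x$ and the backward endpoint $y$ of an integral curve vary independently of each other, locally. The set $Z_x$ of backward endpoints of the integral curves that end at $x$ is an analytic submanifold of the sphere at infinity, and it locally stays the same when $x$ moves a little. Analytic continuation makes two sets $Z_x$, $Z_{x_2}$ agree far beyond the point where they agree at first, and this leads to a geodesic that $V$ would have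 to traverse in both directions (Section~\ref{sec:rigid}). Section~\ref{sec:ends} shows the idea in an explicit case in dimension three.

\section{The equations of a harmonic unit field}\label{sec:eq}

Conventions: $R(X,Y)Z=\nabla_X\nabla_YZ-\nabla_Y\nabla_XZ-\nabla_{[X,Y]}Z$, so curvature $-c^2$ means
\[
R(X,Y)Z=-c^2\bigl(\langle Y,Z\rangle X-\langle X,Z\rangle Y\bigr).
\]
Further, $\nabla^*\nabla V=-\sum_i(\nabla_{e_i}B)e_i$ and $\|B\|^2=\sum_i|Be_i|^2$ for an orthonormal frame $(e_i)$. Since $|V|=1$, we have $\langle BX,V\rangle=0$, so $\operatorname{im}B\subset\mathfrak h$.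

\begin{proposition}\label{prop:equations}
Let $(M,g)$ have dimension $n\ge2$ and constant curvature $-c^2<0$, not necessarily complete, and let $\lambda>0$. If a smooth unit vector field $V$ on $M$ is a harmonic map into $(S(M),G_\lambda)$, then
\begin{equation}\label{eq:system}
\nabla_VV=0,\qquad \operatorname{div}V=0,\qquad \nabla^*\nabla V=\|B\|^2V .
\end{equation}
\end{proposition}

\begin{proof}
Let $X,Z$ be compactly supported vector fields with $Z\perp V$. For small $|t|$ put $f_t(p)=\exp_p(tX(p))$. Let $W_t(p)$ be the unit vector at $f_t(p)$ obtained by normalizing the parallel translate of $V(p)+tZ(p)$ along $s\mapsto\exp_p(sX(p))$ from $s=0$ to $s=t$. Since $Z\perp V$, the vector $V+tZ$ never vanishes. This is a smooth variation of $V$ that equals $V$ outside a compact set, and its energy density is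
\[
\tfrac12\sum_i\bigl(|df_t(e_i)|^2+\lambda|\nabla_{e_i}W_t|^2\bigr),
\]
with $\nabla$ the covariant derivative along $f_t$. Let $D_t$ be the covariant derivative in $t$, at $t=0$. As $|V+tZ|^2=1+t^2|Z|^2$, we have $D_tW=Z$. Since $\nabla$ is torsion-free, $D_t\,df(e_i)=\nabla_{e_i}X$. Commuting derivatives gives $D_t\nabla_{e_i}W=\nabla_{e_i}Z+R(X,e_i)V$. Let $E$ be the energy over a relatively compact open set containing the supports of $X$ and $Z$. Then
\[
\frac{d}{dt}\Big|_{0}E=\int\operatorname{div}X+\lambda\int\sum_i\langle\nabla_{e_i}Z,\nabla_{e_i}V\rangle+\lambda\int\sum_i\langle R(X,e_i)V,\nabla_{e_i}V\rangle .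
\]
The integral of $\operatorname{div}X$ is $0$. Since $R(X,e_i)V=-c^2(\langle e_i,V\rangle X-\langle X,V\rangle e_i)$,
\[
\sum_i\langle R(X,e_i)V,\nabla_{e_i}V\rangle=c^2\bigl\langle X,\,-\nabla_VV+(\operatorname{div}V)V\bigr\rangle .
\]
Taking $Z=0$ and $X$ arbitrary yields $\nabla_VV=(\operatorname{div}V)V$; here $c\ne0$ is used. The left side is perpendicular to $V$, so both sides vanish. Taking $X=0$ and integrating by parts, $\nabla^*\nabla V$ is orthogonal to every $Z\perp V$, so it is a multiple of $V$. Finally, differentiating $\langle V,V\rangle=1$ twice gives $\langle\nabla^*\nabla V,V\rangle=\|B\|^2$.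
\end{proof}

\subsection*{Normalization}
Replace $g$ by $g'=c^2g$, which has curvature $-1$, and $V$ by $V'=V/c$, which is a unit field for $g'$. The Levi-Civita connection does not change, $B'=B/c$, and $\nabla^*\nabla$ and $\|B\|^2$ are both multiplied by $c^{-2}$. So \eqref{eq:system} is preserved, and \eqref{eq:Bsquare} becomes $B'^2=\mathrm{Id}$. The integral curves are only reparametrized, and neither analyticity nor boundedness of $\|B\|$ along them is affected. \emph{From now on $c=1$, except in Remark~\ref{rem:horo}.}

\subsection*{Analyticity}
\begin{lemma}\label{lem:analytic}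
A smooth unit vector field on $H$ with $\nabla^*\nabla V=\|B\|^2V$ is real-analytic.
\end{lemma}
\begin{proof}
Write $V=\sum v_iE_i$ in the analytic orthonormal frame $E_i=y_n\partial_i$. The equation becomes a system $-\Delta v_i=P_i(y,v,\partial v)$, where $\Delta$ is the Laplace--Beltrami operator on functions and $P_i$ is analytic in $y$ and polynomial in $(v,\partial v)$. This is a nonlinear elliptic system with analytic data, and smooth solutions of such systems are real-analytic \cite{Morrey}.
\end{proof}

\section{Expansion and contraction along integral curves}\label{sec:riccati}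

Let $V$ be a smooth unit field with $\nabla_VV=0$ on an open subset of $H$. Then $BV=0$, and for $X\in\mathfrak h$
\[
(\nabla_VB)X=\nabla_V\nabla_XV-\nabla_{\nabla_VX}V=R(V,X)V+\nabla_X\nabla_VV-\nabla_{\nabla_XV}V=X-B^2X ,
\]
because $[V,X]-\nabla_VX=-\nabla_XV$. Also $(\nabla_VB)V=\nabla_V(BV)-B\nabla_VV=0$. Thus
\begin{equation}\label{eq:riccati}
\nabla_VB=\mathrm{Id}-B^2\quad\text{on }\mathfrak h,\qquad (\nabla_VB)V=0 .
\end{equation}

In dimension two this already excludes $\operatorname{div}V=0$. There $\mathfrak h$ is a line, $B|_{\mathfrak h}$ is multiplication by $\operatorname{div}V=0$, and \eqref{eq:riccati} reads $0=1-0$. In general, \eqref{eq:riccati} and $\operatorname{div}V=0$ determine the eigenvalues of $B$.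

\begin{proposition}\label{prop:eigen}
Let $V$ be a smooth unit field on a nonempty open subset of $H$ with $\nabla_VV=0$ and $\operatorname{div}V=0$. Then $n$ is odd, and at each point $B|_{\mathfrak h}$ has the eigenvalues $1$ and $-1$, each with algebraic multiplicity $(n-1)/2$, and no others.
\end{proposition}

\begin{proof}
Let $m=n-1$ and let $\operatorname{tr}$ be the trace on $\mathfrak h$; the bundle $\mathfrak h$ is preserved by $\nabla_V$ because $\nabla_VV=0$. By \eqref{eq:riccati},
\[
V(\operatorname{tr}B^j)=j\bigl(\operatorname{tr}B^{j-1}-\operatorname{tr}B^{j+1}\bigr),\qquad j\ge1 .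
\]
We have $\operatorname{tr}B^0=m$ and, since $BV=0$, $\operatorname{tr}B=\operatorname{div}V=0$. If $\operatorname{tr}B^j$ is constant, the formula gives $\operatorname{tr}B^{j+1}=\operatorname{tr}B^{j-1}$. By induction all these traces are constant: $\operatorname{tr}B^j=m$ for even $j$ and $0$ for odd $j$. If $\lambda_1,\dots,\lambda_m$ are the complex eigenvalues of $B|_{\mathfrak h}$ at a point, then
\[
\sum_iq(\lambda_i)=\tfrac m2\bigl(q(1)+q(-1)\bigr)\quad\text{for every complex polynomial }q .
\]
If $\mu\ne\pm1$ were an eigenvalue, choose $q$ equal to $1$ at $\mu$ and to $0$ at $\pm1$ and at the other eigenvalues. The left side is then the multiplicity of $\mu$ and the right side is $0$, a contradiction. So all eigenvalues are $\pm1$. A polynomial with $q(1)=1$ and $q(-1)=0$ shows that $1$ has multiplicity $m/2$; hence so has $-1$, and $m$ is even.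
\end{proof}

Eigenvalues alone do not give $B^2=\mathrm{Id}$ on $\mathfrak h$, because $B$ need not be symmetric and might have Jordan blocks. For $n=3$ the two eigenvalues are distinct and the problem does not arise; for $n\ge5$ Jordan blocks have to be excluded. Traces of powers do not see them, but the norm does, and the third equation of \eqref{eq:system} controls the norm.

\begin{lemma}\label{lem:norm}
If $V$ satisfies \eqref{eq:system} on an open subset of $H$, then $V(\|B\|^2)=0$.
\end{lemma}
\begin{proof}
Let $\eta=V^\flat$. Then $d^*\eta=-\operatorname{div}V=0$. Bochner's formula $(dd^*+d^*d)\eta=\nabla^*\nabla\eta+\mathrm{Ric}(\eta)$ with $\mathrm{Ric}=-(n-1)g$ gives $d^*d\eta=\varphi\eta$, where $\varphi=\|B\|^2-(n-1)$. Apply $d^*$, using $d^*d^*=0$: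
\[
0=d^*(\varphi\eta)=-V\varphi+\varphi\,d^*\eta=-V\varphi .\qedhere
\]
\end{proof}

\begin{proposition}\label{prop:diag}
Let $V$ be a smooth unit field on $H$ with $\nabla_VV=0$, $\operatorname{div}V=0$ and $\|B\|$ bounded along each integral curve. Then $n$ is odd and $B^2=\mathrm{Id}$ on $\mathfrak h$, both eigenvalues $\pm1$ having multiplicity $(n-1)/2\ge1$.
\end{proposition}

\begin{proof}
The integral curves are unit-speed geodesics because $\nabla_VV=0$. They are defined on all of $\mathbb R$ because $H$ is complete and $|V|=1$. By Proposition~\ref{prop:eigen} it remains to show that $B|_{\mathfrak h}$ is diagonalizable everywhere. If it is not so at $p$, there are a sign $\epsilon$ and $w,z\in\mathfrak h_p$ with $z\ne0$, $Bz=\epsilon z$ and $Bw=\epsilon w+z$. Extend $w,z$ as parallel fields along the integral curve with $t=0$ at $p$; they stay in $\mathfrak h$. Let a prime denote $\nabla_V$ along this curve. By \eqref{eq:riccati}, $a=Bz-\epsilon z$ satisfies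
\[
a'=z-B^2z=-(B+\epsilon)(B-\epsilon)z=-(B+\epsilon)a,\qquad a(0)=0,
\]
so $a\equiv0$, that is, $Bz=\epsilon z$ along the whole curve. Next put $b=Bw-\epsilon w-e^{-2\epsilon t}z$. Since $(B+\epsilon)z=2\epsilon z$,
\[
b'=-(B+\epsilon)(B-\epsilon)w+2\epsilon e^{-2\epsilon t}z=-(B+\epsilon)\bigl(b+e^{-2\epsilon t}z\bigr)+2\epsilon e^{-2\epsilon t}z=-(B+\epsilon)b
\]
and $b(0)=0$, so $b\equiv0$. Hence $Bw=\epsilon w+e^{-2\epsilon t}z$ with $|w|,|z|$ constant and $z\ne0$. This is unbounded as $t\to-\epsilon\infty$, whereas $|Bw|\le\|B\|\,|w|$ is bounded: a contradiction.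
\end{proof}

\section{Endpoints, and an example in dimension three}\label{sec:ends}

A geodesic is determined by its two ideal endpoints, so we describe a geodesic field by the endpoints of its integral curves. The eigenvalues $\pm1$ of $B$ have a direct meaning there.

\subsection*{The hyperboloid}
Let $\mathbb R^{n,1}$ be $\mathbb R^{n+1}$ with its Lorentzian product, and
\[
H=\{p\in\mathbb R^{n,1}:\langle p,p\rangle=-1,\ p\text{ future}\}.
\]
The sphere at infinity $S\cong S^{n-1}$ is the set of rays $[\xi]$ of future null vectors. Once a representative $\xi$ is fixed, $T_{[\xi]}S\cong\xi^\perp/\mathbb R\xi$. The geodesic with initial data $p$ and $v$, $|v|=1$, is $\cosh t\,p+\sinh t\,v=\frac12\bigl(e^t(p+v)+e^{-t}(p-v)\bigr)$, and its endpoints for $t\to\pm\infty$ are $[p\pm v]$. The vectors $p\pm v$ are null, and they are future because $\langle p\pm v,p\rangle=-1$.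

For a unit field $V$ with $\nabla_VV=0$ we therefore define the \emph{endpoint maps}
\[
F_\pm(p)=[p\pm V(p)]\in S .
\]
They are constant along integral curves, and $F_+(p)\ne F_-(p)$.

\begin{lemma}\label{lem:differential}
Let $V$ be a unit field with $\nabla_VV=0$ on an open subset of $H$. Then $dF_\pm(V)=0$. The natural map $\mathfrak h_p\to(p\pm V)^\perp/\mathbb R(p\pm V)$ is an isomorphism, and with respect to the representative $p\pm V(p)$
\[
dF_\pm(X)=X\pm BX\ \bmod\ \mathbb R(p\pm V),\qquad X\in\mathfrak h_p .
\]
\end{lemma}
\begin{proof}
Let $D$ be the flat derivative. From $\langle V,p\rangle=0$ we get $\langle D_XV,p\rangle=-\langle V,X\rangle$, so $D_XV=\nabla_XV+\langle X,V\rangle p$. Hence the derivative of $p\mapsto p\pm V(p)$ is $X\pm BX$ on $X\in\mathfrak h$ and $V\pm p=\pm(p\pm V)$ on $V$. The vectors of $\mathfrak h_p=\{p,V\}^\perp$ lie in $(p\pm V)^\perp$, and $\mathfrak h_p\cap\mathbb R(p\pm V)=0$. Both $\mathfrak h_p$ and the quotient have dimension $n-1$, so the natural map is an isomorphism.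
\end{proof}

Thus a $(-1)$-eigenvector of $B$ is a direction in which the forward endpoint does not move, and a $(+1)$-eigenvector is one in which the backward endpoint does not move.

\begin{example}\label{ex:three}
Let $n=3$. Identify $\mathbb R^2\cup\{\infty\}$ with $S$ by sending $(u,v)$ to the ray of
\[
\Bigl(u,\,v,\,\tfrac12(1-u^2-v^2),\,\tfrac12(1+u^2+v^2)\Bigr)
\]
and $\infty$ to the ray of $(0,0,-1,1)$. We join the points $(a,0)$, $0<a<1$, of the $u$-axis to the points $(0,b)$, $b>1$, of the $v$-axis by geodesics.

\emph{These geodesics are disjoint.} Two of them with a common endpoint do not meet unless they are equal. If two with four distinct endpoints $(a,0),(a',0),(0,b),(0,b')$ met, they would lie in a hyperbolic plane, and the endpoints would lie on a circle or a line. They are not collinear. A circle through $(a,0)$ and $(a',0)$ has an equation $u^2+v^2-(a+a')u-kv+aa'=0$, and it contains $(0,b)$ and $(0,b')$ only if $bb'=aa'$. But $aa'<1<bb'$.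

\emph{They fill an open set $U$.} Let $\eta(a)$ and $\xi(b)$ be the null vectors of $(a,0)$ and $(0,b)$. The geodesics are $p(a,b,t)=(e^t\xi+e^{-t}\eta)/\sqrt{-2\langle\xi,\eta\rangle}$. The vectors $p,\partial_tp$ span the same plane as $\xi,\eta$. Modulo multiples of $p$, the vectors $\partial_bp$ and $\partial_ap$ are nonzero multiples of $\xi'$ and $\eta'$. So $(a,b,t)\mapsto p$ is an immersion into $H$ if $\xi,\xi',\eta,\eta'$ are linearly independent. After a linear change of coordinates these are the vectors
\[
(0,b,b^2,1),\quad(0,1,2b,0),\quad(a,0,a^2,1),\quad(1,0,2a,0).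
\]
Replacing the third by $(0,0,-a^2,1)$, which is the third minus $a$ times the fourth, the determinant is, up to sign,
\[
\det\begin{pmatrix} b&b^2&1\\1&2b&0\\0&-a^2&1\end{pmatrix}=2b^2-b^2-a^2=b^2-a^2\ne0 .
\]
So $p$ is an analytic local diffeomorphism, and it is injective because the geodesics are disjoint. Hence it is an analytic diffeomorphism onto an open set $U$.

\emph{The field.} Let $V$ be the unit field on $U$ tangent to these geodesics, oriented from $(a,0)$ to $(0,b)$. It is analytic and $\nabla_VV=0$. The map $F_+$ depends on $b$ only, so $dF_+$ has rank at most $1$. By Lemma~\ref{lem:differential}, $\mathrm{Id}+B$ is singular on the two-dimensional space $\mathfrak h$. Similarly $F_-$ depends on $a$ only, and $\mathrm{Id}-B$ is singular. So $B|_{\mathfrak h}$ has eigenvalues $1,-1$; thus $B^2=\mathrm{Id}$ on $\mathfrak h$ and $\operatorname{div}V=0$. By \eqref{eq:riccati}, $B$ is parallel along the geodesics, so $\|B\|$ is constant along each of them. Hence neither Theorem~\ref{thm:rigid} nor Theorem~\ref{thm:compl}(c) holds on open sets, even on unions of complete geodesics.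

\emph{The field does not extend.} Suppose an analytic unit field on all of $H$, geodesic and with $B^2=\mathrm{Id}$ on $\mathfrak h$, agreed with $V$ on $U$. For $x=(0,b)$ with $b>1$, let $Z_x$ be the set of all $y\in S$ such that the geodesic from $y$ to $x$ is an integral curve. It contains the arc $\{(a,0):0<a<1\}$. Lemma~\ref{lem:Z} below, whose proof does not use this example, shows that $Z_x$ is closed in $S\setminus\{x\}$ and an embedded analytic submanifold; its dimension is $1$, the multiplicity of the eigenvalue $-1$. Let $\ell$ be the circle consisting of the $u$-axis and $\infty$; it does not contain $x$. The set of points of $\ell$ near which $\ell$ and $Z_x$ coincide is open in $\ell$, and it contains the arc. It is also closed: a limit point $y$ of it lies in $Z_x$, the two curves are tangent at $y$, and near $y$ they are graphs of analytic functions over the same interval which agree on a subinterval, hence everywhere. So $\ell\subset Z_x$ for every $x=(0,b)$, $b>1$. Now let $b\ne b'$ both exceed $1$. The geodesic from $(b,0)$ to $(0,b')$ and the geodesic from $(b',0)$ to $(0,b)$ are both integral curves. The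 reflection $u\leftrightarrow v$ interchanges them, up to orientation. The first one crosses the mirror plane over $u=v$, and the crossing point is fixed by the reflection. So the two geodesics meet. As they are different, this is impossible for integral curves of one field.
\end{example}

The general proof has the same core: the set $Z_x$ does not change, locally, when $x$ moves a little, and analytic continuation makes this global. In general there is no formula for $Z_x$, and its continuation can do one of two things. It can stay away from $x$, as the circle $\ell$ does; or it can run into $x$. The first is impossible because no component of $Z_x$ is compact (Lemma~\ref{lem:noncompact}). If the second happens, then a set $Z_{x_2}$ that agrees with $Z_x$ near one point, continued along with $Z_x$, must contain $x$. Exchanging the roles of $x$ and $x_2$ gives the contradiction.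

\section{Fields with $B^2=\mathrm{Id}$: proof of Theorem~\ref{thm:rigid}}\label{sec:rigid}

Let $V$ be an analytic unit field on $H$ with $\nabla_VV=0$ and $B^2=\mathrm{Id}$ on $\mathfrak h$. Put
\[
E_\pm=\ker(B\mp\mathrm{Id})|_{\mathfrak h}=\operatorname{im}\tfrac12(\mathrm{Id}\pm B)|_{\mathfrak h},\qquad \mathfrak h=E_+\oplus E_- ,
\]
where the sum need not be orthogonal. Let $r_\pm$ be the rank of $E_\pm$. Then $r_++r_-=n-1$, and $r_+-r_-=\operatorname{tr}B$ is continuous and integer-valued, hence constant, so $E_\pm$ are analytic subbundles. For $X=X_++X_-$ with $X_\pm\in E_\pm$, Lemma~\ref{lem:differential} gives $dF_\pm(X)=2X_\pm$ modulo $\mathbb R(p\pm V)$. So $F_\pm$ has constant rank $r_\pm$ and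
\begin{equation}\label{eq:kernels}
\ker dF_+=\mathbb RV\oplus E_-,\qquad\ker dF_-=\mathbb RV\oplus E_+ .
\end{equation}

We use the analytic constant rank theorem, which follows from the analytic inverse function theorem. It says that the level sets of $F_\pm$ are closed embedded analytic submanifolds with tangent spaces \eqref{eq:kernels}. It also says, for each of the two maps $F=F_\pm$, that each point has a neighborhood $O$ such that $F(O)$ is an embedded analytic submanifold with tangent space $\operatorname{im}dF|_q$ at $F(q)$ for all $q\in O$.

\emph{Assume until the end of Section~\ref{ssec:contr} that $r_+\ge1$ and $r_-\ge1$.} We derive a contradiction.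

\subsection{The sets $Z_x$}

For $x\in S$ let
\[
Z_x=F_-\bigl(F_+^{-1}(x)\bigr)\subset S\setminus\{x\}.
\]
So $y\in Z_x$ if and only if the geodesic oriented \emph{from $y$ to $x$} is an integral curve of $V$. A priori $Z_x$ is only the image of a submanifold. A horosphere at $x$ meets each geodesic ending at $x$ exactly once, and so it carries a faithful copy of $Z_x$.

\begin{lemma}\label{lem:Z}
$Z_x$ is closed in $S\setminus\{x\}$ and is an embedded analytic submanifold of $S$; if it is nonempty, its dimension is $r_-$.
\end{lemma}

\begin{proof}
Let $Z_x\neq\emptyset$ and $x=[\xi]$ with a fixed future null vector $\xi$. Let $\mathcal H_\xi=\{p\in H:\langle p,\xi\rangle=-1\}$, a horosphere, and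
\[
\Phi_\xi:\mathcal H_\xi\to S\setminus\{x\},\qquad\Phi_\xi(p)=[2p-\xi].
\]
Here $\langle2p-\xi,2p-\xi\rangle=-4+4=0$ and $\langle2p-\xi,\xi\rangle=-2<0$, so $2p-\xi$ is a future null vector not on the ray of $\xi$. The map $\Phi_\xi$ is an analytic diffeomorphism with inverse $[\eta]\mapsto\eta+\xi/2$, where $\eta$ is normalized by $\langle\eta,\xi\rangle=-1$.

If $F_+(p)=x$, then $p+V(p)=\lambda\xi$ with $\lambda>0$, and $-1=\langle p,p+V\rangle=\lambda\langle p,\xi\rangle$. Along the integral curve through $p$ the vector $p+V$ is multiplied by $e^t$. So each integral curve in $F_+^{-1}(x)$ meets $\mathcal H_\xi$ exactly once, namely where $\lambda=1$, that is, $p+V=\xi$. There $F_-(p)=[p-V]=[2p-\xi]=\Phi_\xi(p)$. Hence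
\[
Z_x=\Phi_\xi(\hat\Sigma_x),\qquad\hat\Sigma_x=F_+^{-1}(x)\cap\mathcal H_\xi=\{p\in\mathcal H_\xi:V(p)=\xi-p\},
\]
and $\hat\Sigma_x$ is closed in $\mathcal H_\xi$. At $p\in\hat\Sigma_x$ we have $T_p\mathcal H_\xi=\{p,\xi\}^\perp=\{p,V\}^\perp=\mathfrak h_p$, which is transverse to $T_pF_+^{-1}(x)=\mathbb RV\oplus E_-$. So $\hat\Sigma_x$ is an embedded analytic submanifold with
\begin{equation}\label{eq:tangent}
T_p\hat\Sigma_x=E_-(p).
\end{equation}
Apply $\Phi_\xi$.
\end{proof}

The next lemma says that $Z_x$ cannot close up. In the half-space model with $x=\infty$ the reason is simple. Then $Z_x$ is a submanifold of $\mathbb R^{n-1}$ tangent to $E_-$. The complementary space $E_+$ consists of the directions in which the endpoint $x$ moves, and it does not change along a component of $Z_x$. A submanifold of positive dimension whose tangent spaces are all complementary to one fixed subspace is not compact. (In Example~\ref{ex:three}, moving $x$ to $\infty$ turns $\ell$ into a round circle, which has a tangent in every direction.)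

\begin{lemma}\label{lem:noncompact}
Every connected component $\Sigma$ of $Z_x$ is noncompact and closed in $S\setminus\{x\}$. Every noncompact closed subset of $\Sigma$, in particular $\Sigma$ itself, has $x$ in its closure.
\end{lemma}

\begin{proof}
$\Sigma$ is closed in $Z_x$, hence in $S\setminus\{x\}$ by Lemma~\ref{lem:Z}. A closed subset of $\Sigma$ whose closure in $S$ does not contain $x$ is closed in the compact space $S$, hence compact. So every noncompact closed subset of $\Sigma$ has $x$ in its closure. It remains to show that $\Sigma$ is noncompact.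

By means of $\Phi_\xi$, regard $\Sigma$ as a component of $\hat\Sigma_x$, so that $p+V(p)=\xi$ for $p\in\Sigma$. Thus Lemma~\ref{lem:differential} uses the same representative $\xi$ of $x$ at all points of $\Sigma$: in $T_xS=\xi^\perp/\mathbb R\xi$ the image of $dF_+|_p$ is $\mathcal P_p/\mathbb R\xi$ with $\mathcal P_p=E_+(p)\oplus\mathbb R\xi$. By the constant rank theorem, $p$ has a neighborhood $O$ such that $F_+(O)$ is an embedded submanifold with tangent space $\operatorname{im}dF_+|_q$ at $F_+(q)$, $q\in O$. For $q\in\Sigma\cap O$ we have $F_+(q)=x=F_+(p)$, so $\mathcal P_q=\mathcal P_p$. Thus $\mathcal P_p$ is locally constant on the connected set $\Sigma$, hence constant; call it $\mathcal P$. Since $E_+(p)\subset\mathfrak h_p=\{p,\xi\}^\perp$, we have $\mathcal P\subset\xi^\perp$. Consider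
\[
\Sigma\to\{\langle\cdot,\xi\rangle=-1\}/\mathcal P,\qquad p\mapsto p\bmod\mathcal P .
\]
The target is an affine space of dimension $n-(r_++1)=r_-$. By \eqref{eq:tangent} the differential is the natural map $E_-(p)\to\xi^\perp/\mathcal P$. It is injective: if $e_-=e_++s\xi$ with $e_\pm\in E_\pm(p)$, pairing with $p$ gives $0=-s$, and then $e_-=e_+\in E_-(p)\cap E_+(p)=0$. So the map is a local diffeomorphism. If $\Sigma$ were compact, its image would be nonempty, open and compact in an affine space of dimension $r_-\ge1$, which is impossible.
\end{proof}

Next we make precise that $Z_x$ stays the same, locally, when $x$ moves a little.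

\begin{lemma}\label{lem:germ}
Each $p\in H$ has a neighborhood $O$ such that $S_O=F_-(O)$ is an embedded analytic submanifold of dimension $r_-$ and, for every $q\in O$, the submanifolds $Z_{F_+(q)}$ and $S_O$ coincide near $F_-(q)$.
\end{lemma}

\begin{proof}
The constant rank theorem gives $O$ such that $F_-:O\to S_O$ is a submersion onto an embedded submanifold. Let $q\in O$ and $x=F_+(q)$. The map $F_-$ takes $F_+^{-1}(x)\cap O$ into $Z_x\cap S_O$. The tangent space of $F_+^{-1}(x)$ at $q$ is $\mathbb RV\oplus E_-$, and by \eqref{eq:kernels} $dF_-$ is injective on $E_-(q)$; so it maps $E_-(q)$ isomorphically onto $T_{F_-(q)}S_O$, both having dimension $r_-$. Hence $Z_x$ contains an open neighborhood $N$ of $F_-(q)$ in $S_O$. Both $N$ and $Z_x$ are embedded and of dimension $r_-$, so $N$ is open in $Z_x$ as well. Therefore $Z_x$ and $S_O$ coincide near $F_-(q)$.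
\end{proof}

\subsection{The contradiction}\label{ssec:contr}

Fix $p\in H$ with $O$ as in Lemma~\ref{lem:germ}, and let $x=F_+(p)$, $y_0=F_-(p)$. The level set $F_-^{-1}(y_0)$ has tangent space $\mathbb RV\oplus E_+$ at $p$, and $dF_+$ has rank $r_+\ge1$ on it. So $F_+$ is not constant on this level set near $p$, and there is $q\in O$ with
\[
F_-(q)=y_0,\qquad x_2:=F_+(q)\ne x .
\]
Then $y_0\in Z_x\cap Z_{x_2}$, so $y_0\ne x,x_2$. By Lemma~\ref{lem:germ}, applied to the points $p$ and $q$ of $O$, the germs of $Z_x$ and $Z_{x_2}$ at $y_0$ agree, since both are the germ of $S_O$.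

\begin{lemma}\label{lem:claim}
$x\in Z_{x_2}$.
\end{lemma}

\begin{proof}
Let $\Sigma$ be the component of $Z_x$ containing $y_0$. We continue the agreement of $Z_x$ and $Z_{x_2}$ along $\Sigma$. Since $Z_{x_2}$ is closed only away from $x_2$, we remove this point: let $C$ be the component of $\Sigma\setminus\{x_2\}$ containing $y_0$, and let
\[
A=\{y\in C\cap Z_{x_2}:\text{the germs of }\Sigma\text{ and }Z_{x_2}\text{ at }y\text{ coincide}\}\ni y_0 .
\]

\emph{$A=C$.} Clearly $A$ is open in $C$. Let $y_j\in A$ converge to $y\in C$. As $y\ne x_2$ and $Z_{x_2}$ is closed in $S\setminus\{x_2\}$, we have $y\in Z_{x_2}$. The tangent spaces of $\Sigma$ and $Z_{x_2}$ agree at $y_j$, hence by continuity at $y$. So in an analytic chart, inside one small neighborhood of $y$, both submanifolds are graphs of analytic maps over the same ball in $T_y\Sigma$. For large $j$ these maps coincide near the projection of $y_j$, hence on the whole ball by the identity theorem. So $y\in A$, and $A$ is closed in $C$. As $C$ is connected, $A=C$. In particular $C\subset Z_{x_2}$.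

\emph{$x\in\overline C$.} If $r_-\ge2$, a connected $r_-$-manifold stays connected when a point is removed, so $C=\Sigma\setminus\{x_2\}$. By Lemma~\ref{lem:noncompact}, $x\in\overline\Sigma$; since $x\notin\Sigma$ and $x\ne x_2$, also $x\in\overline C$. If $r_-=1$, then $\Sigma$ is a connected noncompact $1$-manifold, so $\Sigma\cong\mathbb R$. Removing at most one point from it, we see that $C$ contains a closed half-line of $\Sigma$. This is a noncompact closed subset of $\Sigma$, so $x\in\overline C$ by Lemma~\ref{lem:noncompact}.

Thus points of $C\subset Z_{x_2}$ converge to $x\ne x_2$. Since $Z_{x_2}$ is closed in $S\setminus\{x_2\}$, we get $x\in Z_{x_2}$.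
\end{proof}

The proof used only that $x\ne x_2$, that $y_0\in Z_x\cap Z_{x_2}$, and that the germs of $Z_x$ and $Z_{x_2}$ at $y_0$ agree. This is symmetric in $x$ and $x_2$, so also $x_2\in Z_x$. Now $x\in Z_{x_2}$ says that the geodesic oriented from $x$ to $x_2$ is an integral curve of $V$. And $x_2\in Z_x$ says that the \emph{same} geodesic, oriented from $x_2$ to $x$, is an integral curve of $V$. At a point of this geodesic $V$ would be equal to both $w$ and $-w$ for a unit vector $w$, a contradiction.

\subsection{End of the proof}

Hence $r_+=0$ or $r_-=0$. If $r_+=0$, then $B=-\mathrm{Id}$ on $\mathfrak h$ and $dF_+=0$, so $F_+$ is constant: all integral curves have the same forward endpoint. If $r_-=0$, then $B=\mathrm{Id}$ on $\mathfrak h$ and $F_-$ is constant: all integral curves have the same backward endpoint.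

Conversely, let $V$ point to $[\xi]$. Then $p+V(p)=\lambda\xi$ with $\lambda=-1/\langle p,\xi\rangle$, so $V=\lambda\xi-p$ is analytic. Its integral curves are the geodesics ending at $[\xi]$, so $\nabla_VV=0$. For $X\in\mathfrak h_p=\{p,\xi\}^\perp$ we have $d\lambda(X)=\langle X,\xi\rangle/\langle p,\xi\rangle^2=0$, so $D_XV=-X$ and $BX=-X$. For the field $-V$, which points away from $[\xi]$, the sign of $B$ changes and the common endpoint is the backward one. This proves Theorem~\ref{thm:rigid}. \qed

\section{Proof of Theorem~\ref{thm:main} and of Theorem~\ref{thm:compl}(a), (c)}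

\begin{proof}[Proof of Theorem~\ref{thm:compl}(c)]
For such a field, Proposition~\ref{prop:diag} gives $B^2=\mathrm{Id}$ on $\mathfrak h$ with both eigenvalues $\pm1$ of multiplicity $(n-1)/2\ge1$. Since the field is analytic, Theorem~\ref{thm:rigid} says that only one of these eigenvalues occurs, a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
A harmonic unit field on $H$ satisfies \eqref{eq:system} by Proposition~\ref{prop:equations}. After normalization, it is real-analytic by Lemma~\ref{lem:analytic}, and $\|B\|$ is constant along its integral curves by Lemma~\ref{lem:norm}. This contradicts Theorem~\ref{thm:compl}(c).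
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:compl}(a)]
By Proposition~\ref{prop:equations} a harmonic unit field for $G_\lambda$ satisfies \eqref{eq:system}, which does not involve $\lambda$. These equations are local, so on a complete manifold of curvature $-c^2$ the field lifts to a solution of \eqref{eq:system} on the universal cover of a component, which is $H$. The proof of Theorem~\ref{thm:main} excludes every solution of \eqref{eq:system} on $H$.
\end{proof}

\begin{remark}\label{rem:horo}
For any $c>0$ let $V=cy_n\partial_n$, which points to the ideal point $\infty$. By Theorem~\ref{thm:rigid}, $\nabla_VV=0$ and $B=-c(\mathrm{Id}-V\otimes V^\flat)$. Hence $\|B\|^2=(n-1)c^2$, $\operatorname{div}V=-(n-1)c$, and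
\[
-\nabla^*\nabla V=\sum_i(\nabla_{e_i}B)e_i=c\bigl(\nabla_VV+(\operatorname{div}V)V\bigr)=c(\operatorname{div}V)V=-\|B\|^2V .
\]
So $V$ is a geodesic field and is critical for the energy among \emph{unit vector fields}, by the case $X=0$ of the first variation in Section~\ref{sec:eq}. It fails to be a harmonic map only because $\operatorname{div}V\ne0$. As $V$ is analytic and $\|B\|$ is constant, it also shows that $\operatorname{div}V=0$ cannot be dropped in Theorem~\ref{thm:compl}(c).
\end{remark}

\section{Local nonexistence: proof of Theorem~\ref{thm:compl}(b)}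

For even $n$ the statement is Proposition~\ref{prop:equations} combined with Proposition~\ref{prop:eigen}. For $n=3$ the first two equations of \eqref{eq:system} do have local solutions, by Example~\ref{ex:three}. So the third equation must be used. We show that it makes the splitting $\mathfrak h=E_+\oplus E_-$ parallel for the connection induced on $\mathfrak h$, and that the Gauss equation forbids this.

Let $n=3$, and let $V$ satisfy \eqref{eq:system} on a nonempty open set. By Proposition~\ref{prop:eigen}, $B|_{\mathfrak h}$ has the eigenvalues $1,-1$. So $B^2=\mathrm{Id}$ on $\mathfrak h$, $\nabla_VB=0$ by \eqref{eq:riccati}, and $E_\pm=\ker(B\mp\mathrm{Id})|_{\mathfrak h}$ are line bundles. Let $\pi_\pm$ be the projections of $\mathfrak h=E_+\oplus E_-$ onto $E_\pm$, let $D_XZ=(\nabla_XZ)^{\mathfrak h}$ be the induced connection on $\mathfrak h$, and put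
\[
T(X,Y)=\bigl((\nabla_XB)Y\bigr)^{\mathfrak h},\qquad X,Y\in\mathfrak h .
\]

\emph{Algebra of $T$.} We have $(\nabla_XB)Y-(\nabla_YB)X=R(X,Y)V=0$ for $X,Y\in\mathfrak h$, so $T$ is symmetric. If $Y$ is a section of $E_\pm$, then $(\nabla_XB)Y=\pm\nabla_XY-B\nabla_XY$, and since $BV=0$ and $\operatorname{im}B\subset\mathfrak h$,
\begin{equation}\label{eq:T}
T(X,Y)=(\pm\mathrm{Id}-B)D_XY=\pm2\pi_\mp D_XY\in E_\mp .
\end{equation}
So for $X\in E_+$ and $Y\in E_-$ we have $T(X,Y)\in E_+$ and $T(Y,X)\in E_-$. By symmetry $T(X,Y)=0$.

\emph{$T=0$.} By \eqref{eq:riccati}, $(\nabla_VB)V=0$. Hence the $\mathfrak h$-part of $\nabla^*\nabla V=\|B\|^2V$ says $\sum_iT(e_i,e_i)=0$ for an orthonormal basis $(e_i)$ of $\mathfrak h$. As $T$ vanishes on mixed pairs,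
\[
\sum_iT(\pi_+e_i,\pi_+e_i)+\sum_iT(\pi_-e_i,\pi_-e_i)=0 .
\]
The first sum lies in $E_-$ and the second in $E_+$, so both vanish. Since $E_\pm$ is a line spanned by some $X$, we have $\pi_\pm e_i=a_iX$, and the corresponding sum is $(\sum_ia_i^2)\,T(X,X)$ with $\sum_ia_i^2>0$. Hence $T(X,X)=0$ for $X\in E_+$ and for $X\in E_-$, and $T=0$. This step uses that $E_\pm$ are lines: for subspaces of higher dimension, the vanishing of the two sums does not by itself make all their terms vanish.

\emph{Curvature.} By \eqref{eq:T}, $D_X$ preserves $E_\pm$ for $X\in\mathfrak h$. For $X=V$ the same computation, with $\nabla_VB=0$, gives $(\pm\mathrm{Id}-B)D_VY=0$ for sections $Y$ of $E_\pm$, so $D_V$ preserves $E_\pm$ too. Therefore the curvature $R^D$ of $D$ preserves $E_\pm$. On the other hand $\nabla_YZ=D_YZ-\langle Z,BY\rangle V$ for sections $Y,Z$ of $\mathfrak h$. The $\mathfrak h$-part of $\nabla_X\nabla_YZ$ is thus $D_XD_YZ-\langle Z,BY\rangle BX$, and since $R(X,Y)Z\in\mathfrak h$ for $X,Y,Z\in\mathfrak h$,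
\[
R^D(X,Y)Z=R(X,Y)Z+\langle Z,BY\rangle BX-\langle Z,BX\rangle BY .
\]
Let $X\in E_+$ and $Y\in E_-$ be nonzero. Then $BX=X$, $BY=-Y$, and
\begin{align*}
R^D(X,Y)Z&=-\langle Y,Z\rangle X+\langle X,Z\rangle Y-\langle Z,Y\rangle X+\langle Z,X\rangle Y\\
&=2\bigl(\langle X,Z\rangle Y-\langle Y,Z\rangle X\bigr).
\end{align*}
For $Z=X\in E_+$ this has the nonzero $E_-$-component $2|X|^2Y$, although $R^D$ preserves $E_+$. This contradiction proves Theorem~\ref{thm:compl}(b). \qed

\begin{thebibliography}{1}
\bibitem{Morrey} C.~B. Morrey, Amer. J. Math. \textbf{80} (1958), 198--218.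
\end{thebibliography}

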